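\title{Bounded pseudoconvex domains with continuous boundary are hyperconvex}

\begin{abstract}
We prove that every bounded pseudoconvex domain in $\mathbb{C}^n$ whose boundary is locally the graph of a continuous function admits a negative plurisubharmonic exhaustion function. No modulus of continuity is needed. The local barrier is a supremum, over the points of the complement in a complex line, of translates of the harmonic function $-\operatorname{Re}\sqrt{s/(s+\rho)}$; pseudoconvexity makes this supremum plurisubharmonic. The barrier is bounded below by a multiple of $-(\text{height over the graph})^{1/2}$, and the exponent $1/2$ is optimal. The same construction gives hyperconvexity under a local translation property of the domain.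
\end{abstract}

\section{The question and the results}\label{sec:intro}

Let $\Omega\subset\mathbb{C}^n$ be a domain, that is, a connected open set. It is \emph{pseudoconvex} if there is a plurisubharmonic (psh) function $\psi$ on $\Omega$ with $\{\psi<c\}\Subset\Omega$ for every real $c$. It is \emph{hyperconvex} if there is a negative psh function $u$ on $\Omega$ with $\{u<t\}\Subset\Omega$ for every $t<0$. Both notions ask for a psh function that detects the boundary; the second asks that it stay bounded above while doing so. For bounded $\Omega$ the condition on $u$ says exactly that $u(x)\to0$ as $x$ tends to any point of $\partial\Omega$.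

A hyperconvex domain is pseudoconvex: $t\mapsto-\log(-t)$ is convex and increasing, so $\psi=-\log(-u)$ is psh, and $\{\psi<c\}=\{u<-e^{-c}\}$. One cannot go back by the same device, because a convex nondecreasing function on $\mathbb{R}$ that is bounded above is constant. In fact the converse is false: the punctured disc is pseudoconvex and not hyperconvex (Example~\ref{ex:punctured}). Some condition on the boundary is needed. Kerzman and Rosay \cite{KR} proved that hyperconvexity is a local property of the boundary, and Demailly \cite{Dem} proved that bounded pseudoconvex domains with Lipschitz boundary are hyperconvex.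

We say that $\Omega$ has \emph{continuous boundary} if for every $p\in\partial\Omega$, after a rigid motion of $\mathbb{R}^{2n}$ that sends $p$ to $0$, the set $\partial\Omega$ coincides near $0$ with the graph $\{y_{2n}=f(y')\}$ of a continuous function $f$ defined near $0\in\mathbb{R}^{2n-1}$. We do not assume that $\Omega$ lies on one side of the graph only. The question of this paper is the following.

\begin{quote}
Let $n\ge2$. Must a bounded pseudoconvex domain in $\mathbb{C}^n$ with continuous boundary be hyperconvex?
\end{quote}

One variable suggests a positive answer: there a continuous graph leaves a segment of fixed length in the complement at each boundary point, and the complement of a segment carries an explicit barrier (Section~\ref{sec:idea}). Two things speak for caution. First, mild singularities can destroy hyperconvexity when $n\ge2$: the Hartogs triangle is pseudoconvex and equals the interior of its closure, yet it is not hyperconvex (Example~\ref{ex:punctured}). Second, a continuous graph allows no quantitative control. Over an $L$-Lipschitz graph the height $y_{2n}-f(y')$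 lies between the distance $\delta$ to the graph and $(1+L)\delta$, while over the plane curve $y_2=1/\log(1/|y_1|)$ the point $(0,t)$ has height $t$ and distance at most $e^{-1/t}$. The construction below never compares the two quantities.

Throughout, points of $\mathbb{C}^n$ are written $x=(z,w)\in\mathbb{C}^{n-1}\times\mathbb{C}$, $e_n=(0,1)$, and $P_r=\{|z|<r,\ |w|<r\}$. For $n=1$ the variable $z$ is absent.

\begin{theorem}\label{thm:main}
Let $\Omega\subset\mathbb{C}^n$, $n\ge1$, be a bounded pseudoconvex domain with continuous boundary. Then $\Omega$ is hyperconvex. Consequently, a bounded domain with continuous boundary is hyperconvex if and only if it is pseudoconvex.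
\end{theorem}

The proof uses two properties of a graph: the domain is locally mapped into itself by small translations in one direction, and the boundary is approached along complex lines in that direction. These properties suffice, in any holomorphic chart and for a sequence of translations only.

\begin{theorem}\label{thm:translate}
Let $\Omega\subset\mathbb{C}^n$ be a bounded pseudoconvex domain. Suppose that for every $p\in\partial\Omega$ there are a ball $U$ centered at $p$, an injective holomorphic map $\Psi:U\to\mathbb{C}^n$ with $\Psi(p)=0$, a neighborhood $N\subset\Psi(U)$ of $0$, and nonzero vectors $v_k\to0$ with $v_k/|v_k|\to v$, such that $D=\Psi(\Omega\cap U)$ satisfies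
\begin{itemize}
\item[(T)] $x\in D\cap N\Rightarrow x+v_k\in D$ for all $k$;
\item[(L)] $\delta_v(x):=\inf\{|c|:c\in\mathbb{C},\ x+cv\notin D\}\to0$ as $D\ni x\to b$, for every $b\in\partial D\cap N$.
\end{itemize}
Then $\Omega$ is hyperconvex. Neither \textup{(T)} nor \textup{(L)} can be omitted.
\end{theorem}

The third result measures how fast a local barrier can vanish.

\begin{theorem}\label{thm:exponent}
\textup{(i)} Let $\Omega$ be as in Theorem~\ref{thm:main}, let $0\in\partial\Omega$, and suppose that in unitary coordinates $\partial\Omega$ is near $0$ the graph $\operatorname{Re}w=f(z,\operatorname{Im}w)$, with $\Omega$ on the side $\operatorname{Re}w>f$. Then there are $r,C,\eta>0$ and a negative psh function $u$ on $\Omega\cap P_r$, tending to $0$ at every point of $\partial\Omega\cap P_r$, such that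
\[
u(x)\ge-C\,\bigl(\operatorname{Re}w-f(z,\operatorname{Im}w)\bigr)^{1/2}\quad\text{whenever }\operatorname{Re}w-f(z,\operatorname{Im}w)\le\eta .
\]
\textup{(ii)} The exponent $1/2$ is optimal. Let $0<\beta<1$, $f=-|\operatorname{Im}w|^\beta$ and $r>0$. For every negative psh function $u$ on $\{\operatorname{Re}w>f\}\cap P_r$ there is $c>0$ such that $u(0,t)\le-ct^{1/2}$ for all small $t>0$.
\end{theorem}

Section~\ref{sec:idea} shows the idea on two cases computed by hand, and Section~\ref{sec:barrier} constructs the local barrier (Proposition~\ref{prop:barrier}), which is the heart of the paper. Section~\ref{sec:patch} patches local barriers, and Sections~\ref{sec:graph}--\ref{sec:sharp} prove the theorems.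

\section{Plurisubharmonic functions and first examples}\label{sec:facts}

A function $u:D\to[-\infty,\infty)$ on an open set $D\subset\mathbb{C}^n$ is \emph{psh} if it is upper semicontinuous (usc) and
\begin{equation}\label{eq:submean}
u(x_0)\le\frac1{2\pi}\int_0^{2\pi}u(x_0+e^{i\theta}\xi)\,d\theta
\end{equation}
whenever the closed disc $\{x_0+\zeta\xi:|\zeta|\le1\}$ lies in $D$. We allow $u\equiv-\infty$ on a component. For $n=1$ these are the subharmonic functions; $h$ is superharmonic if $-h$ is subharmonic. The definition of pseudoconvexity is used for arbitrary open sets, and $\psi$ is called a psh \emph{exhaustion}. We use the following textbook facts.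
\begin{itemize}
\item[(F1)] Being psh is a local property. Convex functions and real parts of holomorphic functions are psh. Sums, nonnegative multiples and finite maxima of psh functions are psh, and so are $u\circ\Gamma$ for $\Gamma$ holomorphic and $\chi\circ u$ for $\chi$ convex and nondecreasing, with $\chi(-\infty)=\lim_{t\to-\infty}\chi(t)$.
\item[(F2)] If $(u_\alpha)$ is a family of psh functions that is locally uniformly bounded above, then the usc regularization $h^*(x)=\limsup_{y\to x}h(y)$ of $h=\sup_\alpha u_\alpha$ is psh. Here $h^*\ge h$, with equality on any open set where $h$ is usc.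
\item[(F3)] (Maximum principle.) A psh function on a domain that attains its supremum is constant. If $u$ is subharmonic on a bounded open set $E\subset\mathbb{C}$ and $\limsup u\le M$ at every point of $\partial E$, then $u\le M$ on $E$.
\item[(F4)] An injective holomorphic map from an open subset of $\mathbb{C}^n$ to $\mathbb{C}^n$ is biholomorphic onto an open set.
\end{itemize}
Pseudoconvexity and hyperconvexity pass to biholomorphic images (compose the exhaustion with the inverse map). Pseudoconvexity passes to the intersection of two open sets (take the maximum of the exhaustions) and to a connected component (restrict the exhaustion). A ball is pseudoconvex, with exhaustion $-\log(R^2-|x-p|^2)$. After these remarks, pseudoconvexity enters our proofs only through the next lemma: a holomorphic disc cannot leave $D$ first at an interior point.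

\begin{lemma}[Continuity principle]\label{lem:cont}
Let $D\subset\mathbb{C}^n$ be a pseudoconvex open set, $\Delta\subset\mathbb{C}$ an open disc with center $\zeta^*$, and $\Gamma:\overline\Delta\times[0,s_0]\to\mathbb{C}^n$ a continuous map that is holomorphic in $\zeta\in\Delta$. If $\Gamma(\zeta,s)\in D$ for all $(\zeta,s)\ne(\zeta^*,0)$, then $\Gamma(\zeta^*,0)\in D$.
\end{lemma}

\begin{proof}
Let $\psi$ be a psh exhaustion of $D$ and $M<\infty$ an upper bound of $\psi$ on the compact set $\Gamma(\partial\Delta\times[0,s_0])\subset D$. For $0<s\le s_0$ the function $\psi(\Gamma(\cdot,s))$ is usc on $\overline\Delta$ and subharmonic in $\Delta$, so $\psi(\Gamma(\zeta^*,s))\le M$ by (F3). Thus the points $\Gamma(\zeta^*,s)$ stay in $\{\psi<M+1\}\Subset D$, and their limit as $s\to0$ lies in $D$.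
\end{proof}

\begin{example}\label{ex:convex}
A bounded convex domain $\Omega\ni0$ is hyperconvex. Its gauge $\mu(x)=\inf\{\lambda>0:x\in\lambda\Omega\}$ is convex, $\mu-1<0$ on $\Omega$, and $\{\mu-1<t\}\subset(1+t)\Omega\Subset\Omega$ for $-1<t<0$.
\end{example}

\begin{example}\label{ex:punctured}
Let $\mathbb{D}$ be the unit disc and $\mathbb{D}^*=\mathbb{D}\setminus\{0\}$. \emph{No negative subharmonic function $u$ on $\mathbb{D}^*$ tends to $0$ at $0$.} Indeed, let $m<0$ be an upper bound of $u$ on $\{|z|=1/2\}$. For $\varepsilon>0$ the function $u+\varepsilon\log|z|$ is subharmonic, at most $m$ on that circle, and tends to $-\infty$ at $0$; by (F3) it is at most $m$ on $\{0<|z|<1/2\}$. Letting $\varepsilon\to0$ gives $u\le m$ there.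

Hence $\mathbb{D}^*$ is not hyperconvex, and neither is $\mathbb{D}^*\times\mathbb{D}$ (restrict the exhaustion to $\mathbb{D}^*\times\{0\}$). The latter is pseudoconvex, with exhaustion $\max\{-\log|z|,-\log(1-|z|^2),-\log(1-|w|^2)\}$; dropping the last entry gives an exhaustion of $\mathbb{D}^*$. The Hartogs triangle $\{|z|<|w|<1\}$ is mapped biholomorphically onto $\mathbb{D}^*\times\mathbb{D}$ by $(z,w)\mapsto(w,z/w)$, so it too is pseudoconvex and not hyperconvex. The interior of its closure $\{|z|\le|w|\le1\}$ is the triangle itself.
\end{example}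

\section{The idea: a supremum of one-variable barriers}\label{sec:idea}

Square roots are principal: $\sqrt{\cdot}$ maps $\mathbb{C}\setminus(-\infty,0]$ holomorphically to the right half-plane, and $\operatorname{Re}\sqrt s=((|s|+\operatorname{Re}s)/2)^{1/2}$.

\subsection*{One variable} Let $f:\mathbb{R}\to\mathbb{R}$ be continuous and bounded, and let $D=\{\operatorname{Re}w>f(\operatorname{Im}w)\}\subset\mathbb{C}$. If $a\notin D$, the whole ray $a+(-\infty,0]$ misses $D$, so $-\operatorname{Re}\sqrt{w-a}$ is negative and harmonic on $D$, and it is small near $a$. To obtain a function that is small near every boundary point, put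
\[
\varphi(w)=\sup_{a\notin D}\bigl(-\operatorname{Re}\sqrt{w-a}\bigr).
\]
The choice $a=f(\operatorname{Im}w)+i\operatorname{Im}w$ gives $\varphi(w)\ge-(\operatorname{Re}w-f(\operatorname{Im}w))^{1/2}$, so $\varphi\to0$ at $\partial D$. For $w$ in a compact subset of $D$, the real part of $w-a$ is bounded below, so $\operatorname{Re}\sqrt{w-a}\to\infty$ uniformly as $|a|\to\infty$, and only a compact set of points $a$ matters. Hence $\varphi$ is continuous and negative, and it is subharmonic by (F2). No regularity of $f$ was used: whatever the shape of the complement, it contains the rays.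

\subsection*{Two variables} In $\mathbb{C}^n$ we perform the same construction in each line $z=\mathrm{const}$, taking the supremum over the points $a$ with $(z,a)\notin D$. The result is subharmonic in $w$. The difficulty is that the set of competitors $a$ now depends on $z$, so (F2) does not apply, and plurisubharmonicity must come from the way the complement moves with $z$.

\begin{example}\label{ex:halfspace}
Let $D=\{\operatorname{Re}w>f(z)\}\subset\mathbb{C}^2$ with $f$ continuous. For $(z,w)\in D$ and $\operatorname{Re}a\le f(z)$, the number $s=w-a$ ranges over the half-plane $\operatorname{Re}s\ge\sigma:=\operatorname{Re}w-f(z)>0$. There $\operatorname{Re}\sqrt s\ge\sqrt{\operatorname{Re}s}\ge\sqrt\sigma$, with equality at $s=\sigma$. So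
\[
\varphi(z,w)=\sup_{(z,a)\notin D}\bigl(-\operatorname{Re}\sqrt{w-a}\bigr)=-\sqrt{\operatorname{Re}w-f(z)} .
\]
If $f$ is subharmonic, then $D$ is pseudoconvex, with exhaustion $\max\{|x|^2,-\log(\operatorname{Re}w-f(z))\}$, and $\varphi$ is psh, being the convex increasing function $t\mapsto-\sqrt{-t}$ of $f(z)-\operatorname{Re}w$. If $f=-|z|^2$, then $\varphi(z,1)=-\sqrt{1+|z|^2}$ has a strict maximum at $z=0$, so $\varphi$ is not psh. In this case $-\operatorname{Re}\sqrt{1-a}$, restricted to the complement $\{(z,a):\operatorname{Re}a\le-|z|^2\}$, has a strict maximum at $(0,0)$; the level sets of $\sqrt{1-a}$ just beyond the maximum contain the discs $\Gamma(\zeta,s)=(\zeta,s)$, $s>0$. These discs lie in $D$, and $\Gamma(\zeta,0)\in D$ except for $\zeta=0$. By Lemma~\ref{lem:cont}, $D$ is not pseudoconvex.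
\end{example}

The general proof follows the last case: a failure of \eqref{eq:submean} for $\varphi$ produces a holomorphic function whose real part peaks strictly at one point of the complement, and its level sets are discs that violate the continuity principle. The construction resembles the textbook fact (not used here) that on a bounded pseudoconvex domain $\sup_{(z,a)\notin D}(-\log|w-a|)$ is psh. The logarithmic kernel needs nothing from the complement and blows up at the boundary; the square root kernel needs a segment and stays negative.

\section{The local barrier}\label{sec:barrier}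

For an open set $D\subset\mathbb{C}^n$ and $x\in D$ let $\delta_n(x)=\inf\{|c|:c\in\mathbb{C},\ x+ce_n\notin D\}\in(0,\infty]$.

\begin{proposition}\label{prop:barrier}
Let $D\subset\mathbb{C}^n$ be a pseudoconvex open set, $\rho>0$, $r=2\rho$, and assume
\begin{itemize}
\item[(a)] $(z,w)\in D\cap P_r$, $0\le t\le\rho\ \Rightarrow\ (z,w+t)\in D$;
\item[(b)] $\delta_n(x)\to0$ as $D\ni x\to b$, for each $b\in\partial D\cap P_r$.
\end{itemize}
Then there is a negative psh function $u$ on $D\cap P_r$ with $u(x)\to0$ as $x\to b$, for each $b\in\partial D\cap P_r$. Moreover $u(x)\ge-(2\delta_n(x)/\rho)^{1/2}$ whenever $\delta_n(x)\le\rho/2$.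
\end{proposition}

Locally, a point $a$ of the complement guarantees only a segment $a+[-\rho,0]$, not a ray. The M\"obius map $s\mapsto s/(s+\rho)$ sends $[-\rho,0]$ onto $[-\infty,0]$ and $\infty$ to $1$, so it transports the square root to the complement of the segment. The new kernel is close to $-1$ far away, which will allow us to discard distant points $a$.

\begin{lemma}[The kernel]\label{lem:kernel}
On $\mathbb{C}\setminus[-\rho,0]$ the function $g(s)=\sqrt{s/(s+\rho)}$ is holomorphic, and $F=-\operatorname{Re}g$ satisfies:
\begin{itemize}
\item[(K1)] $F<0$ and $g'\ne0$ everywhere;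
\item[(K2)] $F(s)\ge-(2|s|/\rho)^{1/2}$ if $|s|\le\rho/2$;
\item[(K3)] $F(s)<-1/2$ if $|s|\ge2\rho$.
\end{itemize}
\end{lemma}

\begin{proof}
If $s/(s+\rho)=-\lambda$ with $\lambda\ge0$, then $s=-\rho\lambda/(1+\lambda)\in(-\rho,0]$. So $g$ is holomorphic with $\operatorname{Re}g>0$, and $2gg'=\rho/(s+\rho)^2\ne0$. If $|s|\le\rho/2$, then $|g(s)|^2=|s|/|s+\rho|\le2|s|/\rho$. If $|s|\ge2\rho$, then $g^{-2}=1+\rho/s$ lies in the closed disc of radius $1/2$ about $1$, so its modulus is at most $3/2$ and its argument is at most $\pi/6$ in absolute value. Hence $\operatorname{Re}g\ge\sqrt{2/3}\cos(\pi/12)>\sqrt{2/3}\cos(\pi/4)=\sqrt{1/3}>1/2$.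
\end{proof}

The next lemma restates the continuity principle as a maximum principle on the complement. We test along a complex line with parameter $\zeta$, and keep the fiber variable $a$ free, so the setting is $\mathbb{C}^2\ni y=(\zeta,a)$.

\begin{lemma}[No strict peak on the complement]\label{lem:peak}
Let $D\subset\mathbb{C}^n$ be a pseudoconvex open set, $\zeta\mapsto z(\zeta)$ a complex affine map $\mathbb{C}\to\mathbb{C}^{n-1}$, $\mathcal{N}\subset\mathbb{C}^2$ an open set, and $\Sigma=\{(\zeta,a)\in\mathcal{N}:(z(\zeta),a)\notin D\}$. Let $P$ be holomorphic on $\mathcal{N}$ and let $y^*=(\zeta^*,a^*)\in\Sigma$ satisfy $\partial_aP(y^*)\ne0$. Then there is $y\in\Sigma\setminus\{y^*\}$ with $\operatorname{Re}P(y)\ge\operatorname{Re}P(y^*)$.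
\end{lemma}

\begin{proof}
Suppose that $\operatorname{Re}P<\operatorname{Re}P(y^*)$ on $\Sigma\setminus\{y^*\}$. Since $\partial_aP(y^*)\ne0$, the holomorphic implicit function theorem gives a function $\alpha(\zeta,s)$, holomorphic near $(\zeta^*,0)$, with
\[
\alpha(\zeta^*,0)=a^*,\qquad(\zeta,\alpha(\zeta,s))\in\mathcal{N},\qquad P(\zeta,\alpha(\zeta,s))=P(y^*)+s .
\]
Restrict $\alpha$ to $\overline\Delta\times[0,s_0]$, where $\Delta$ is a small disc about $\zeta^*$. At $y=(\zeta,\alpha(\zeta,s))$ we have $\operatorname{Re}P(y)\ge\operatorname{Re}P(y^*)$, so $y\in\Sigma$ forces $y=y^*$, that is, $\zeta=\zeta^*$ and $s=0$. Thus $\Gamma(\zeta,s)=(z(\zeta),\alpha(\zeta,s))$ lies in $D$ for $(\zeta,s)\ne(\zeta^*,0)$, while $\Gamma(\zeta^*,0)=(z(\zeta^*),a^*)\notin D$. This contradicts Lemma~\ref{lem:cont}.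
\end{proof}

\begin{proof}[Proof of Proposition~\ref{prop:barrier}]
\emph{Step 1: definition and semicontinuity.} For $z\in\mathbb{C}^{n-1}$ let $C_z=\{a\in\mathbb{C}:|a|\le2r,\ (z,a)\notin D\}$, a compact set. If $(z,w)\in D\cap P_r$ and $a\in C_z$, then $w-a\notin[-\rho,0]$: otherwise $a=w+t$ with $0\le t\le\rho$, and (a) gives $(z,a)\in D$. So we may define on $D\cap P_r$
\[
\varphi(z,w)=\sup_{a\in C_z}F(w-a)\quad(\sup\emptyset=-\infty),\qquad u=\max\{\varphi,-\tfrac12\}.
\]
The restriction $|a|\le2r$ is artificial, and the truncation at $-1/2$ hides it: by (K3), points with $|a|=2r$ contribute less than $-1/2$.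

If $C_z\ne\emptyset$, the supremum is attained, so $\varphi<0$ by (K1), and $u<0$. Let $x_k=(z_k,w_k)\to x=(z,w)$ in $D\cap P_r$ with $\varphi(x_k)\to\lambda>-\infty$, and let $a_k\in C_{z_k}$ realize the supremum. A subsequence of $(a_k)$ converges to some $a$, and $a\in C_z$ because the complement of $D$ is closed. Then $\lambda=\lim F(w_k-a_k)=F(w-a)\le\varphi(x)$. Hence $\varphi$ and $u$ are usc.

\emph{Step 2: boundary behavior.} Let $x=(z,w)\in D\cap P_r$ with $\delta_n(x)\le\rho/2$. The infimum defining $\delta_n(x)$ is attained, so there is $a$ with $(z,a)\notin D$ and $|w-a|=\delta_n(x)$. Then $|a|<r+\rho/2<2r$, so $a\in C_z$, and (K2) gives $u(x)\ge F(w-a)\ge-(2\delta_n(x)/\rho)^{1/2}$. By (b), $u\to0$ at $\partial D\cap P_r$.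

\emph{Step 3: reduction of \eqref{eq:submean} to a polynomial test.} Let $x(\zeta)=x_0+\zeta\xi=(z(\zeta),w(\zeta))$, and assume $x(\zeta)\in D\cap P_r$ for $|\zeta|\le1$. We claim:
\begin{equation}\label{eq:test}
\text{if $q$ is a polynomial and $u(x(\zeta))<\operatorname{Re}q(\zeta)$ for $|\zeta|=1$, then $u(x_0)\le\operatorname{Re}q(0)$.}
\end{equation}
This implies \eqref{eq:submean}. Indeed, let $k\ge u\circ x$ be continuous on the unit circle and $\eta>0$. Real trigonometric polynomials are dense in the continuous real functions on the circle and are restrictions of real parts of polynomials, so there is $q$ with $k<\operatorname{Re}q<k+\eta$ on the circle. By \eqref{eq:test}, $u(x_0)\le\operatorname{Re}q(0)$, which is the mean of $\operatorname{Re}q$ and so at most the mean of $k$ plus $\eta$. Since the usc function $u\circ x$ is a decreasing limit of continuous functions $k$, monotone convergence gives \eqref{eq:submean}.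

\emph{Step 4: proof of \eqref{eq:test}.} Suppose $u(x_0)>\operatorname{Re}q(0)$. On the circle $\operatorname{Re}q>u\circ x\ge-1/2$, so $\operatorname{Re}q>-1/2$ on the closed disc by (F3). In particular $u(x_0)>-1/2$, so $\varphi(x_0)=u(x_0)>\operatorname{Re}q(0)$. The function $\varphi\circ x-\operatorname{Re}q$ is a maximum over $a$; we unfold it and regard it as a function of $(\zeta,a)$ on the compact set
\[
S=\{(\zeta,a):|\zeta|\le1,\ a\in C_{z(\zeta)}\}.
\]
By Step 1, $S$ lies in the open set $W=\{(\zeta,a)\in\mathbb{C}^2:w(\zeta)-a\notin[-\rho,0]\}$, on which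
\[
H(\zeta,a)=-g(w(\zeta)-a)-q(\zeta)
\]
is holomorphic, with $\operatorname{Re}H=F(w(\zeta)-a)-\operatorname{Re}q(\zeta)$ and $\partial_aH=g'(w(\zeta)-a)$. We have:
\begin{itemize}
\item $\max_S\operatorname{Re}H\ge\varphi(x_0)-\operatorname{Re}q(0)>0$;
\item on $S\cap\{|\zeta|=1\}$, $\operatorname{Re}H\le u(x(\zeta))-\operatorname{Re}q(\zeta)<0$;
\item on $S\cap\{|a|=2r\}$, $|w(\zeta)-a|>r=2\rho$, so $\operatorname{Re}H<-\frac12-\operatorname{Re}q(\zeta)<0$ by (K3).
\end{itemize}
So $\operatorname{Re}H$ attains its maximum on $S$ away from the edge $S_0=S\cap(\{|\zeta|=1\}\cup\{|a|=2r\})$. The maximum need not be strict, as Lemma~\ref{lem:peak} requires; adding $\varepsilon|y|^2$ will make it so. By compactness there are $m,\mu>0$ with $\operatorname{Re}H\le-m$ on $S_0$ and, by (K1), $|\partial_aH|\ge\mu$ on $S$. Fix $\varepsilon>0$ with $\varepsilon(1+4r^2)<m$ and $4r\varepsilon<\mu$. Then $\Phi(y)=\operatorname{Re}H(y)+\varepsilon|y|^2$ is negative on $S_0$ and has positive maximum on $S$, attained at a point $y^*=(\zeta^*,a^*)$ with $|\zeta^*|<1$ and $|a^*|<2r$. Put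
\[
P(\zeta,a)=H(\zeta,a)+2\varepsilon\,(\zeta\,\overline{\zeta^*}+a\,\overline{a^*}).
\]
Expanding $|y-y^*|^2$ gives the identity $\Phi(y)=\operatorname{Re}P(y)+\varepsilon|y-y^*|^2-\varepsilon|y^*|^2$, so $\Phi(y)\le\Phi(y^*)$ reads
\[
\operatorname{Re}P(y)\le\operatorname{Re}P(y^*)-\varepsilon|y-y^*|^2\qquad(y\in S).
\]
Also $|\partial_aP(y^*)|\ge\mu-2\varepsilon|a^*|>0$. Apply Lemma~\ref{lem:peak} with $\mathcal{N}=W\cap\{|\zeta|<1,\ |a|<2r\}$. Its set $\Sigma$ contains $y^*$ and is contained in $S$, so $\operatorname{Re}P<\operatorname{Re}P(y^*)$ on $\Sigma\setminus\{y^*\}$. This contradicts the lemma and proves \eqref{eq:test}.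
\end{proof}

\begin{remark}\label{rem:hyp}
Each hypothesis is used once. Hypothesis (a) makes the kernel defined (Step 1), hypothesis (b) makes $u$ tend to $0$ (Step 2), and pseudoconvexity makes $u$ psh (Step 4). For $D=\mathbb{D}^*\times\mathbb{D}$ and small $\rho$, (a) holds, but $C_z=\emptyset$ for $0<|z|<r$ and $u\equiv-1/2$: the lines $z=\mathrm{const}$ through $D$ do not see the boundary piece $\{z=0\}$, which is the failure of (b).
\end{remark}

\section{From local barriers to a global exhaustion}\label{sec:patch}

The following is the localization theorem of Kerzman and Rosay \cite{KR}. We include a proof so that no connectedness convention for $\Omega\cap V$ matters. Here $\delta$ denotes the Euclidean distance to $\partial\Omega$.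

\begin{proposition}\label{prop:patch}
Let $\Omega\subset\mathbb{C}^n$ be a bounded domain. Suppose every $p\in\partial\Omega$ has an open neighborhood $V_p$ and a negative psh function $u_p$ on $\Omega\cap V_p$ tending to $0$ at each point of $\partial\Omega\cap V_p$. Then $\Omega$ is hyperconvex.
\end{proposition}

One would like to take the maximum of finitely many $u_p$, but each $u_p$ must drop out of the maximum before its domain ends. This can be forced by adding a bump function, provided the competing functions differ by less than the size of the bump, and the bumps spoil the boundary value $0$. The functions $u_p$ vanish at unrelated rates. We therefore rescale all of them by one convex function $\chi_T$, so that they reach height $T$ while differing by at most $2$; after division by $T$ the bumps are negligible.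

\begin{proof}
\emph{Step 1: a common scale.} Cover $\partial\Omega$ by finitely many balls $B_j=B(p_j,r_j)$ such that $B_j'=B(p_j,2r_j)$ satisfies $\overline{B_j'}\subset V_{p_j}$, and write $u_j=u_{p_j}$. Then:
\begin{itemize}
\item[(i)] for every $s<0$ there is $d>0$ such that $u_j(x)>s$ for all $j$ and all $x\in\Omega\cap B_j'$ with $\delta(x)<d$;
\item[(ii)] $M(d):=\max_j\sup\{u_j(x):x\in\Omega\cap B_j',\ \delta(x)\ge d\}<0$ for every $d>0$.
\end{itemize}
If (i) failed, some sequence $x_k\in\Omega\cap B_j'$ with $u_j(x_k)\le s$ would converge to a point of $\partial\Omega\cap\overline{B_j'}$, where $u_j\to0$. For (ii), the negative usc function $u_j$ has a negative upper bound on the compact set $\Omega\cap\overline{B_j'}\cap\{\delta\ge d\}$.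

Fix $d_0>0$ such that $\{x\in\Omega:\delta(x)\le2d_0\}\subset\bigcup_jB_j$ and $\{x\in\Omega:\delta(x)>d_0\}\ne\emptyset$. Choose $s_0<0$ with $s_0\ge M(d_0)$. Given $s_i<0$, take $d$ from (i) with $s=s_i$, and choose $s_{i+1}<0$ with $s_{i+1}>M(d)$ and $|s_{i+1}|\le|s_i|/2$. If $x\in\Omega\cap B_j'\cap B_k'$ and $u_j(x)\le s_i$, then $\delta(x)\ge d$, so $u_k(x)\le M(d)<s_{i+1}$. The intervals $I_0=[-\infty,s_0]$, $I_i=(s_{i-1},s_i]$ cover $[-\infty,0)$, and the last implication, which is symmetric in $j$ and $k$, shows that $u_j(x)$ and $u_k(x)$ lie in the same interval or in adjacent ones. For $i\ge1$ the length $\ell_i=s_i-s_{i-1}$ satisfies $\ell_i\ge|s_{i-1}|/2\ge|s_i|\ge\ell_{i+1}$.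

For an integer $T\ge1$ let $\chi_T$ vanish on $I_0$, take the value $i$ at $s_i$ for $i\le T$, be affine on each $[s_{i-1},s_i]$ with $1\le i\le T$, and continue with slope $1/\ell_T$ on $[s_T,0]$. The slopes $0,1/\ell_1,\dots,1/\ell_T$ are nondecreasing, so $\chi_T$ is convex and nondecreasing and $\chi_T(u_j)$ is psh. Further $\chi_T(0)=T+|s_T|/\ell_T\le T+1$, and $\chi_T$ increases by at most $1$ across each $I_i$ (for $i>T$ because $\ell_i\le\ell_T$). Therefore
\begin{equation}\label{eq:two}
|\chi_T(u_j)-\chi_T(u_k)|\le2\quad\text{on }\Omega\cap B_j'\cap B_k'.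
\end{equation}

\emph{Step 2: patching near the boundary.} Let $g_j(x)=1-|x-p_j|^2/r_j^2$, so that $g_j\le1$, $g_j>0$ on $B_j$ and $g_j=-3$ on $\partial B_j'$. Let $A=\max_jr_j^{-2}$ and $R=\sup_\Omega|x|$. On $\Omega'=\Omega\cap\bigcup_jB_j$ put
\[
\Psi_T(x)=A|x|^2+\max_{j:\,x\in B_j'}\bigl(\chi_T(u_j(x))+g_j(x)\bigr).
\]
The function $A|x|^2+g_j$ is $(A-r_j^{-2})|x|^2$ plus a real affine function, hence convex, so each $A|x|^2+\chi_T(u_j)+g_j$ is psh on $\Omega\cap B_j'$. Fix $x_0\in\Omega'$, say $x_0\in B_k$, and let $J=\{j:x_0\in B_j'\}\ni k$. Near $x_0$ the indices in $J$ occur in the maximum, and those with $x_0\notin\overline{B_j'}$ do not. If $x_0\in\partial B_j'$, then near $x_0$ we have $g_k>0$ and $g_j<-2$, so for nearby $x\in B_j'$ inequality \eqref{eq:two} gives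
\[
\chi_T(u_k)+g_k>\chi_T(u_j)-2>\chi_T(u_j)+g_j .
\]
Thus near $x_0$ the maximum may be taken over the fixed set $J$, and $\Psi_T$ is psh by (F1).

\emph{Step 3: extension and normalization.} Let $c=1+AR^2$. Then $\Psi_T\le T+1+c$. Where $d_0\le\delta\le2d_0$ we have $u_j\le M(d_0)\le s_0$, so $\Psi_T\le c$. Near a point $b\in\partial\Omega\cap B_k$ we have $u_k>s_T$ and $g_k>0$, so $\Psi_T\ge T$. The function equal to $\max\{\Psi_T,c\}$ on $\Omega\cap\{\delta<2d_0\}$ and to $c$ on $\Omega\cap\{\delta>d_0\}$ is well defined, since both definitions give $c$ on the overlap; call it $\tilde\Psi_T$. It is psh on $\Omega$. Put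
\[
v_T=(\tilde\Psi_T-T-c-1)/T\le0,\qquad h=\Bigl(\sup_Tv_T\Bigr)^* .
\]
By (F2), $h$ is psh and $h\le0$. On the nonempty open set $\Omega\cap\{\delta>d_0\}$ we have $v_T=-1-1/T$, so $h=-1$. Near a boundary point $h\ge v_T\ge-(c+1)/T$, and $T$ is arbitrary, so $h\to0$ at $\partial\Omega$. Hence $h$ is not constant, and since $\Omega$ is connected, (F3) gives $h<0$. As $\Omega$ is bounded, $\{h<t\}\Subset\Omega$ for every $t<0$.
\end{proof}

\section{Continuous graphs}\label{sec:graph}

\begin{proof}[Proof of Theorem~\ref{thm:main} and Theorem~\ref{thm:exponent}(i)]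
Let $p\in\partial\Omega$. The rigid motion in the definition of continuous boundary need not be holomorphic; we retain from it only the unit vector $\nu$ of the $y_{2n}$-axis. Translate $p$ to $0$ and apply a unitary map taking $\nu$ to $e_n$. This map is holomorphic and also real orthogonal, so it takes the real hyperplane orthogonal to $\nu$ onto $\{\operatorname{Re}w=0\}$. Thus near $0$ the boundary is a graph $\operatorname{Re}w=f(z,\operatorname{Im}w)$ with $f$ continuous and $f(0)=0$. Choose $R_1$ and then $R_0$ so small that, in
\[
U=\{|z|<R_0,\ |\operatorname{Im}w|<R_0,\ |\operatorname{Re}w|<R_1\},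
\]
$\partial\Omega$ coincides with the graph and $|f|<R_1/2$. Write $\sigma(x)=\operatorname{Re}w-f(z,\operatorname{Im}w)$ for the height and $D_\pm=\{x\in U:\pm\sigma(x)>0\}$.

The open set $D_+$ is connected: it contains the convex slice $U\cap\{\operatorname{Re}w=R_1/2\}$, and each of its points is joined to that slice by a segment in $D_+$ parallel to $e_n$. The same holds for $D_-$ with $-R_1/2$. Neither set meets $\partial\Omega$, so each is contained in $\Omega$ or disjoint from it. Since $\Omega\cap U$ is nonempty and misses the graph, it equals $D_+$, $D_-$ or $D_+\cup D_-$. The box $U$ has the convex exhaustion $\max\{-\log(R_0^2-|z|^2),-\log(R_0^2-(\operatorname{Im}w)^2),-\log(R_1^2-(\operatorname{Re}w)^2)\}$, so $\Omega\cap U$ is pseudoconvex, and so are those of $D_\pm$ that lie in $\Omega$, being its components.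

Suppose $D_+\subset\Omega$. Choose $\rho>0$ with $3\rho<\min\{R_0,R_1\}$, put $r=2\rho$, and check the hypotheses of Proposition~\ref{prop:barrier} for $D=D_+$.

(a) If $(z,w)\in D_+\cap P_r$ and $0\le t\le\rho$, then $|w+t|<3\rho$, so $(z,w+t)\in U$, and its height is $\sigma(z,w)+t>0$.

(b) For $x\in D_+$ the point $x-\sigma(x)e_n$ lies on the graph, so $\delta_n(x)\le\sigma(x)$. A point $b\in\partial D_+\cap P_r$ lies in $U$ and in neither of the disjoint open sets $D_\pm$, so $\sigma(b)=0$, and $\sigma(x)\to0$ as $x\to b$. This is where the continuity of $f$ controls the boundary values.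

We obtain a negative psh function $u$ on $D_+\cap P_r$ with $u\ge-(2\sigma/\rho)^{1/2}$ where $\sigma\le\rho/2$. When $\Omega\cap U=D_+$, this proves Theorem~\ref{thm:exponent}(i) with $C=(2/\rho)^{1/2}$ and $\eta=\rho/2$. If $D_-\subset\Omega$, the map $w\mapsto-w$ preserves $U$ and $P_r$ and turns $D_-$ into the upper side of the graph of $-f(z,-\operatorname{Im}w)$; this yields a negative psh $u$ on $D_-\cap P_r$ with $u\ge-(2|\sigma|/\rho)^{1/2}$ where $|\sigma|\le\rho/2$. As $D_+$ and $D_-$ are disjoint open sets, in every case $u$ is a negative psh function on $\Omega\cap P_r$, and it tends to $0$ at $\partial\Omega\cap P_r$, where $\sigma=0$. Proposition~\ref{prop:patch} shows that $\Omega$ is hyperconvex. The converse implication in the last assertion of Theorem~\ref{thm:main} was proved in Section~\ref{sec:intro}.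
\end{proof}

\section{Domains with a translation property}\label{sec:translate}

\begin{proof}[Proof of Theorem~\ref{thm:translate}]
Fix $p\in\partial\Omega$. The set $\Omega\cap U$ is pseudoconvex, and by (F4) so is $D=\Psi(\Omega\cap U)$. Since $|v|=1$, composing $\Psi$ with a unitary map gives $v=e_n$. Choose $\rho>0$ with $P_{4\rho}\subset N$ and put $r=2\rho$. Hypothesis (b) of Proposition~\ref{prop:barrier} follows from (L). For (a), we approximate the translation by $te_n$ by many small steps $v_k$. The limit must be taken in a closed set, so we walk backward in the complement of $D$.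

Let $x\in D\cap P_r$, $0\le t\le\rho$, and suppose $y=x+te_n\notin D$. Fix $k$, put $j_k=\lfloor t/|v_k|\rfloor$ and $y_j=y-jv_k$ for $0\le j\le j_k$. Since $y\in P_{3\rho}$ and $|y_j-y|\le t\le\rho$, all $y_j$ lie in $P_{4\rho}\subset N$. If $y_{j+1}\in D$, then (T) gives $y_j=y_{j+1}+v_k\in D$. Starting from $y_0=y\notin D$, induction gives $y-j_kv_k\notin D$. As $k\to\infty$, $j_k|v_k|\to t$ and $v_k/|v_k|\to e_n$, so $y-j_kv_k\to x$. The complement of $D$ is closed, so $x\notin D$, a contradiction.

Let $u$ be the function of Proposition~\ref{prop:barrier} and $V_p=\Psi^{-1}(P_r)$. Then $u\circ\Psi$ is negative and psh on $\Omega\cap V_p$. Since $\Psi$ is a homeomorphism of $U$ onto the open set $\Psi(U)$, it maps $\partial\Omega\cap V_p$ into $\partial D\cap P_r$, so $u\circ\Psi\to0$ at $\partial\Omega\cap V_p$. Proposition~\ref{prop:patch} gives hyperconvexity.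

It remains to show that neither hypothesis can be omitted. We use the two bounded pseudoconvex domains of Example~\ref{ex:punctured}, which are not hyperconvex. In both cases $\Psi(x)=x-p$, and we write the conditions in the original coordinates.

\emph{The domain $\mathbb{D}^*\times\mathbb{D}$ satisfies \textup{(T)} at every boundary point $p=(z_0,w_0)$.} First, if $|\lambda_0|\le1$, then $|\lambda-\varepsilon\lambda_0|<1$ for all $\lambda\in\mathbb{D}$ near $\lambda_0$ and all small $\varepsilon>0$. This needs an argument only if $|\lambda_0|=1$, and then $|\lambda-\varepsilon\lambda_0|^2=|\lambda|^2-\varepsilon(2\operatorname{Re}\lambda\overline{\lambda_0}-\varepsilon)<|\lambda|^2$. Now take $v_k=(0,1)/k$ if $z_0=0$ and $|w_0|<1$; $v_k=(0,-w_0)/k$ if $z_0=0$ and $|w_0|=1$; and $v_k=-p/k$ if $z_0\ne0$. Let $N$ be a ball about $p$ that is small compared with $U$, and discard finitely many $k$. For $x\in D\cap N$, the point $x+v_k$ lies in $U$ and in the bidisc, and its first coordinate is nonzero, being unchanged in the first two cases and close to $z_0$ in the third. So (L) cannot be omitted.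

\emph{The Hartogs triangle satisfies \textup{(L)} at every boundary point with $v=e_2$.} Moving $w\ne0$ radially until $|w|=|z|$ or $|w|=1$ shows $\delta_{e_2}(z,w)\le\min\{|w|-|z|,\,1-|w|\}$, and the right side tends to $0$ at every boundary point of the triangle. So (T) cannot be omitted.
\end{proof}

A domain that lies on one side of a continuous graph satisfies (T) and (L) with $\Psi$ a translation followed by a unitary map and $v_k=e_n/k$ for large $k$, by the checks (a) and (b) of Section~\ref{sec:graph}.

\section{Optimality of the exponent $1/2$}\label{sec:sharp}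

Let $0<\beta<1$ and $G=\{w\in\mathbb{C}:|w|<r,\ \operatorname{Re}w>-|\operatorname{Im}w|^\beta\}$. The set in Theorem~\ref{thm:exponent}(ii) is $\{|z|<r\}\times G$. It is pseudoconvex: $-\log\operatorname{dist}(w,\partial G)=\sup_{a\in\partial G}(-\log|w-a|)$ is a continuous subharmonic exhaustion of $G$, and its maximum with $-\log(r^2-|z|^2)$ exhausts the product. Near $0$ the complement of $G$ is the cusp $|\operatorname{Im}w|\le|\operatorname{Re}w|^{1/\beta}$ around the negative axis, which is thinner than any sector, so $G$ should behave like the slit plane, whose barrier is $-\operatorname{Re}\sqrt w$. We cannot compare with $\operatorname{Re}\sqrt w$ directly, because it is positive on the two sides of the cusp. We add a term $\operatorname{Re}w^\gamma$ that is negative near the negative axis and dominates on the cusp, but is of smaller order than $t^{1/2}$ on the positive axis.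

\begin{proof}[Proof of Theorem~\ref{thm:exponent}(ii)]
Put $h(w)=-u(0,w)$, a superharmonic function on $G$ with values in $(0,\infty]$. Since $1/\beta>1$, we can choose $\gamma$ with $\frac12<\gamma<\min\{1,\frac1\beta-\frac12\}$. For $w=\tau e^{i\theta}$, $|\theta|\le\pi$, let
\[
v(w)=\tau^{1/2}\cos\tfrac\theta2+\tau^\gamma\cos\gamma\theta .
\]
The expression is even in $\theta$, so $v$ is continuous on $\mathbb{C}$ with $v(0)=0$, and $v=\operatorname{Re}(w^{1/2}+w^\gamma)$ is harmonic on $\mathbb{C}\setminus(-\infty,0]\supset G$.

\emph{The function $v$ is negative on the cusp.} Choose $\kappa_0>0$ with $\gamma(\pi-\kappa_0)>\pi/2$, put $c_1=-\cos\gamma(\pi-\kappa_0)>0$, and choose $0<\tau_0<\min\{r,1\}$ with $\frac\pi2\tau_0^{1/\beta-1}\le\kappa_0$ and $\frac\pi4\tau_0^{1/\beta-1/2-\gamma}<c_1$. Let $0<|w|=\tau\le\tau_0$ and $w\notin G$. Then $\operatorname{Re}w<0$ and $|\operatorname{Im}w|^\beta\le|\operatorname{Re}w|\le\tau$. So $|\theta|=\pi-\kappa$ with $0\le\kappa<\pi/2$ and $\sin\kappa=|\operatorname{Im}w|/\tau\le\tau^{1/\beta-1}$, whence $\kappa\le\frac\pi2\tau^{1/\beta-1}\le\kappa_0$.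 It follows that $\cos\frac\theta2=\sin\frac\kappa2\le\frac\pi4\tau^{1/\beta-1}$, and $\cos\gamma\theta\le-c_1$ because $\gamma(\pi-\kappa_0)\le\gamma|\theta|<\pi$. Therefore
\[
v(w)\le\tfrac\pi4\tau^{1/\beta-1/2}-c_1\tau^\gamma<0 .
\]

\emph{Comparison.} By the previous step, every $w$ with $0<|w|\le\tau_0$ and $v(w)\ge0$ lies in $G$. In particular the open set $E=\{|w|<\tau_0,\ v>0\}$ and the compact set $Q=\{|w|=\tau_0,\ v\ge0\}$ lie in $G$. By lower semicontinuity there is $0<c_2<\infty$ with $h\ge c_2$ on $Q$, and $v\le2$ on $Q$ since $\tau_0<1$. The function $k=h-\frac{c_2}2v$ is superharmonic on $E$. A point $b\in\partial E$ has $|b|\le\tau_0$ and $v(b)\ge0$, so there are three cases. If $b=0$, then $\liminf k\ge0$ at $b$ because $h>0$ and $v\to0$. If $0<|b|<\tau_0$, then $b\in G$ and $v(b)=0$, so $\liminf k\ge h(b)>0$. If $b\in Q$, then $\liminf k\ge h(b)-\frac{c_2}2v(b)\ge0$. By (F3) applied to $-k$, we get $h\ge\frac{c_2}2v$ on $E$. For $0<t<\tau_0$ we have $v(t)\ge t^{1/2}$, so $t\in E$ and $u(0,t)\le-\frac{c_2}2t^{1/2}$. At $(0,t)$ the height $\operatorname{Re}w-f$ equals $t$, so no exponent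 larger than $1/2$ is possible in the lower bound of part (i).
\end{proof}

\begin{remark}
The condition $\beta<1$ is needed. For $\beta=1$ the set $\{\operatorname{Re}w>-|\operatorname{Im}w|\}$ is the sector $|\theta|<3\pi/4$, and $u=-\operatorname{Re}w^{2/3}$ is a negative psh function with $u(0,t)=-t^{2/3}$.
\end{remark}

\begin{thebibliography}{9}

\bibitem{Dem} Demailly, theorem that bounded pseudoconvex domains with Lipschitz boundary are hyperconvex.

\bibitem{KR} Kerzman and Rosay, theorem that hyperconvexity is a local property of the boundary.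

\end{thebibliography}
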